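# Lipschitz quotients of $\ell_p$ are linear quotients of $\ell_p$

Throughout, scalars are real, $1<p<\infty$, $\frac1p+\frac1q=1$, $L_p=L_p[0,1]$, and $(e_i)$ is the unit vector basis of $\ell_p$. For a Lipschitz function $F$ we write $\operatorname{Lip}(F)$ for its best Lipschitz constant.

## 1. Lipschitz quotient maps onto $\mathbb R^m$ and onto $\ell_2$

Suppose a Lipschitz map carries $\ell_p$ onto a Banach space $Y$ and is open at a linear rate, that is, it sends each ball of radius $\varepsilon$ onto a set that contains a ball of radius proportional to $\varepsilon$. Must $Y$ already be the image of $\ell_p$ under a bounded linear surjection? The first guess is yes: at small scales a Lipschitz map should look linear, and the linear map that one sees should inherit the openness. The guess is right, but this reason for it is not the proof. We fix the definition and then test the guess.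

**Definition.** Let $X,Y$ be Banach spaces. A map $f$ from $X$ onto $Y$ is a *Lipschitz quotient map* if it is Lipschitz and there is $C>0$ such that $f(B_\varepsilon(x))\supset B_{\varepsilon/C}(f(x))$ for every $x\in X$ and every $\varepsilon>0$. If such a map exists, $Y$ is called a *Lipschitz quotient* of $X$.

It does not matter whether balls are open or closed. Under either reading,
$$\|y-f(x)\|<\varepsilon/C\ \Longrightarrow\ \text{there is } x' \text{ with } f(x')=y,\ \|x'-x\|\le\varepsilon, \tag{1}$$
and (1) is the only form we use. By the open mapping theorem every bounded linear surjection is a Lipschitz quotient map. Compositions of Lipschitz quotient maps are again such maps (the constants multiply).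

**Example.** The function $f(x)=x_1+\|(x_2,x_3,\dots)\|$ from $\ell_p$ to $\mathbb R$ is a Lipschitz quotient map. Moving the first coordinate by $t$ changes $f$ by exactly $t$, so $C=1$ works. By Hölder's inequality $|s|+|t|\le2^{1/q}(|s|^p+|t|^p)^{1/p}$, so $f$ is Lipschitz with constant $2^{1/q}$. It is neither linear nor injective.

**Non-example.** Let $f:\mathbb R\to\mathbb R$ be $t$ for $t<0$, $0$ on $[0,1]$, and $t-1$ for $t>1$. It is Lipschitz and onto, but $f(B_\varepsilon(\frac12))=\{0\}$ for small $\varepsilon$, so it is not a Lipschitz quotient map.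

**Theorem 1.** Let $1<p<\infty$, $p\ne2$. Every Lipschitz quotient $Y$ of $\ell_p$ is isomorphic to a linear quotient of $\ell_p$.

The converse holds by the open mapping theorem. The exponent $p=2$ is left out because there the matter is covered by a known result: if there is a Lipschitz quotient map of a Hilbert space onto a Banach space $X$, then $X$ is isomorphic to a Hilbert space.

**Finite-dimensional targets.** If $\dim Y=m<\infty$, then $Y$ is a linear quotient of $\ell_p$: project onto the first $m$ coordinates. Nothing is tested.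

**Finite-dimensional domains.** Let $f:\mathbb R^n\to Y$ be a Lipschitz quotient map. By (1) some closed ball of $Y$ lies in the compact image of a closed ball, so that ball is compact and $\dim Y<\infty$. By Rademacher's theorem $f$ has a derivative $D$ at some $x$. Let $\|y\|<1/C$. For each $t>0$, (1) gives $u_t$ with $\|u_t\|\le t$ and $f(x+u_t)=f(x)+ty$. Since $f(x+u_t)-f(x)=Du_t+o(t)$, we get $D(u_t/t)\to y$, and a limit point $u$ of $u_t/t$ as $t\to0$ satisfies $Du=y$. So $D$ is onto, and the guess holds for the reason we gave.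

**The target $\ell_2$.** Here the guess makes a real prediction. We need one elementary fact, used again in Section 8.

**Lemma 2.** Let $1<r<\infty$, $d\in\ell_r$, and let $(h_n)\subset\ell_r$ be weakly null. Then
$$\|d+h_n\|^r-\|d\|^r-\|h_n\|^r\to0. \tag{2}$$

*Proof.* Let first $d$ be supported on the first $k$ coordinates, and let $P$ be the projection onto these. Then $Ph_n\to0$ in norm, and $\|d+h_n\|^r=\|d+Ph_n\|^r+\|h_n-Ph_n\|^r$, which differs from $\|d\|^r+\|h_n\|^r$ by $o(1)$. For general $d$, approximate by finitely supported vectors: $(h_n)$ is bounded, and $u\mapsto\|u\|^r$ is uniformly continuous on bounded sets. $\square$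

*$\ell_2$ is not a linear quotient of $\ell_p$ when $p\ne2$.* Otherwise the adjoint of a surjection would be an isomorphic embedding $J:\ell_2\to\ell_q$. Put $h_n=Je_n$. This sequence is weakly null with $\delta\le\|h_n\|\le\|J\|$ for some $\delta>0$. Using (2), choose $n_1<n_2<\cdots$ such that $\|h_{n_1}+\dots+h_{n_N}\|^q$ differs from $\sum_{i\le N}\|h_{n_i}\|^q$ by at most $\delta^q\sum_{i\le N}2^{-i}\le\delta^q$, for every $N$. So it lies between $(N-1)\delta^q$ and $N\|J\|^q+\delta^q$. But it also equals $\|J(e_{n_1}+\dots+e_{n_N})\|^q$, which lies between two positive multiples of $N^{q/2}$. As $q\ne2$, large $N$ gives a contradiction.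

So the guess predicts that $\ell_2$ is not a Lipschitz quotient of $\ell_p$ either. We shall see this twice, by two different arguments: one works only for $p>2$, the other only for $p<2$.

## 2. Passing to $L_p$, where $\ell_2$ survives

Bates, Johnson, Lindenstrauss, Preiss and Schechtman proved the following, which we use as a black box.

**Theorem (BJLPS).** For $1<p<\infty$, every Lipschitz quotient of $L_p$ is isomorphic to a linear quotient of $L_p$.

Let $f:\ell_p\to Y$ be a Lipschitz quotient map. The closed span of the normalized indicators of disjoint intervals in $[0,1]$ is an isometric copy of $\ell_p$, and there is a norm-one linear projection $P$ of $L_p$ onto it (average over each of the intervals). Identify the copy with $\ell_p$. For $h$ in it, $P(x+h)=Px+h$, so $P(B_\varepsilon(x))\supset B_\varepsilon(Px)$, and $f\circ P:L_p\to Y$ is a Lipschitz quotient map. By (BJLPS),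
$$Y\ \text{is isomorphic to a linear quotient of } L_p .$$
In particular $Y$ is separable and reflexive. We assume $Y\ne\{0\}$ from now on.

This does not finish the proof. By Khintchine's inequality $a\mapsto\sum a_nr_n$ ($r_n$ the Rademacher functions) is an isomorphic embedding $\ell_2\to L_q$, and its adjoint maps $L_p$ onto $\ell_2$. So $\ell_2$ is a linear quotient of $L_p$ and not of $\ell_p$. We have to go back to $f$ and extract something that belongs to $\ell_p$ and not to $L_p$.

## 3. A bi-Lipschitz map of $\ell_p$ without Fréchet derivatives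

The sensible first attempt is to differentiate $f$. If $f$ has a Fréchet derivative $D$ at one point, the argument of Section 1 still gives $D(u_t/t)\to y$ with $\|u_t/t\|\le1$ for every $\|y\|<1/C$. Thus the closure of the image of the unit ball under $D$ contains a ball, and by the standard lemma in the proof of the open mapping theorem $D$ is onto. One point of Fréchet differentiability would prove Theorem 1.

Such a point need not exist. Let $\phi(t)=t$ for $t\le0$, $\phi(t)=2t$ for $t>0$, and $\Phi(x)=(\phi(x_n))_n$ on $\ell_p$. Since $|s-t|\le|\phi(s)-\phi(t)|\le2|s-t|$, the map $\Phi$ is a bijection of $\ell_p$ with $\|x-x'\|\le\|\Phi(x)-\Phi(x')\|\le2\|x-x'\|$, hence a Lipschitz quotient map. If some $x_n=0$, then $\Phi$ is not differentiable at $x$ in direction $e_n$. If all $x_n\ne0$, a derivative at $x$ would have to send $e_n$ to $\phi'(x_n)e_n$. Take $u_n=-2x_ne_n$, so $\|u_n\|=2|x_n|\to0$. The $n$-th coordinate of $\Phi(x+u_n)-\Phi(x)-Du_n$ is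
$$\phi(-x_n)-\phi(x_n)+2x_n\phi'(x_n)=|x_n|=\tfrac12\|u_n\|,$$
as one checks for $x_n>0$ ($-x_n-2x_n+4x_n$) and for $x_n<0$ ($2|x_n|+|x_n|-2|x_n|$). So $\Phi$ is nowhere Fréchet differentiable. The failure sits far out in the coordinates. This is also where the quotient property may be doing its work: the vectors $u_t$ handed to us by (1) can lie far out, where no derivative controls $f$.

What remains available is differentiability of a *scalar* function $y^*\circ f$ restricted to *finitely many* coordinates. In the remaining coordinates we shall use only two things: the Lipschitz bound for $y^*\circ f$, and the fact that in $\ell_p$ a head vector and a tail vector add by $\|h+w\|^p=\|h\|^p+\|w\|^p$. To make this effective we need the right norm on $Y^*$.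

## 4. The norm $\operatorname{Lip}(y^*\circ f)$ on $Y^*$

Let $\Lambda$ be a Lipschitz constant of $f:\ell_p\to Y$, and let $C$ be as in (1).

**Definition.** For $y^*\in Y^*$ put
$$|y^*|=\operatorname{Lip}(y^*\circ f)=\sup_{x\ne x'}\frac{y^*(f(x)-f(x'))}{\|x-x'\|}.$$

This is a seminorm, and as a supremum of weak*-continuous functions of $y^*$ it is weak*-lower semicontinuous. Clearly $|y^*|\le\Lambda\|y^*\|$. For the other direction fix $x$ and $b>0$. By (1) each $h\in Y$ with $\|h\|<b/C$ has the form $f(x+u)-f(x)$ with $\|u\|\le b$, so $y^*(h)\le b|y^*|$. Taking the supremum over $h$ gives $b\|y^*\|/C\le b|y^*|$. So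
$$\tfrac1C\|y^*\|\le|y^*|\le\Lambda\|y^*\|,\qquad \Lambda C\ge1, \tag{3}$$
and $|\cdot|$ is an equivalent norm on $Y^*$.

**Example.** If $f=Q$ is linear, then $|y^*|=\|Q^*y^*\|_{\ell_q}$. Let $(z_n)\subset Y^*$ be weak*-null. Then $\langle Q^*z_n,x\rangle=z_n(Qx)\to0$ for all $x$, so $(Q^*z_n)$ is weakly null in $\ell_q$, and (2) gives $|y^*+z_n|^q-|y^*|^q-|z_n|^q\to0$. In the linear case the new norm is the norm inherited from $\ell_q$, and weak*-null perturbations add in the sense of $q$-th powers.

**Example.** For the map $f:\ell_p\to\mathbb R$ of Section 1 and $y^*=$ identity of $\mathbb R$, $|y^*|=2^{1/q}$: the increment from $0$ to $e_1+e_2$ is $2$, over distance $2^{1/p}$.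

The next two sections show that half of the linear identity survives for every Lipschitz quotient map: $\liminf|y^*+z_n|^q\ge|y^*|^q+c\lim|z_n|^q$ with some $c>0$.

## 5. Steep segments and tail vectors: a lower bound for $|y^*+z_n|$

To bound $|y^*+z_n|$ from below we need two points of $\ell_p$ between which both $F=y^*\circ f$ and $z_n\circ f$ increase a lot. The quotient property supplies $u_n$ with $\|u_n\|\le br$ and $z_n(f(c+u_n)-f(c))$ of order $br\|z_n\|$. But we do not choose $u_n$, and along it $F$ might drop by as much as $|y^*|br$. That loss has the same order as the gain, so comparing $c+u_n$ with $c$ gives nothing useful.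

The way out is to place $c$ in the middle of a segment $[c-re,c+re]$ of finitely supported vectors along which $F$ rises at nearly the maximal speed $L=|y^*|$. Suppose for a moment that $u_n=w$ is a tail vector. Since $F(c+re)\approx F(c-re)+2rL$ and $F$ is $L$-Lipschitz,
$$F(c+w)\ge F(c+re)-L\|re-w\|\gtrsim F(c-re)+2rL-rL(1+b^p)^{1/p}.$$
So from $c-re$ to $c+w$, two points at distance at most $r(1+b^p)^{1/p}$, the function $F$ rises by nearly $rL$, with a loss of order $b^p$ only, while $z_n\circ f$ gains order $b$. For small $b$ the gain wins. The vector $u_n$ also has a head part $a$, not known in advance, which shifts the whole segment. That is why we need $F$ to be differentiable on the whole finite-dimensional space at $c$, and not just in the direction $e$.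

**Lemma 3.** Let $y^*\in Y^*$, $L=|y^*|$, let $(z_n)\subset Y^*$ be weak*-null, $s\ge0$ with $\liminf\|z_n\|\ge Cs$, and $b>0$. With $N_b=(1+b^p)^{1/p}$,
$$\liminf_n|y^*+z_n|\ \ge\ \frac{L(2-N_b)+bs}{N_b}. \tag{4}$$

*Proof.* If $L=0$, then $y^*=0$ by (3), and $|z_n|\ge\|z_n\|/C$ gives $\liminf|z_n|\ge s\ge bs/N_b$, since $N_b\ge b$. Let $L>0$, $F=y^*\circ f$ and $0<\eta<1$. Pass to a subsequence along which $|y^*+z_n|$ converges to the original $\liminf$.

**Step 1: a finite-dimensional point where $F$ rises at nearly full speed.** The aim is to find $k$, a unit vector $e\in E:=\mathrm{span}(e_1,\dots,e_k)$ and a point $c\in E$ at which $F|_E$ is differentiable with differential $\varphi$ satisfying $\varphi(e)>(1-\eta)L$.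

Finitely supported vectors are dense and $F$ is continuous, so there are $k$ and $x\ne x'$ in $E$ with $F(x)-F(x')>(1-\eta)LT$, where $T=\|x-x'\|$. Put $e=(x-x')/T$. By continuity there is $\delta>0$ with
$$F(x+v)-F(x'+v)>(1-\eta)LT\qquad\text{for all } v\in U:=\{v\in E:\|v\|<\delta\}.$$
The segment from $x'$ to $x$ might consist entirely of bad points, and this is why we keep a whole open set of parallel segments. Let $N\subset E$ be the set of points where $F|_E$ is not differentiable. It is a Borel set, and by Rademacher's theorem it has Lebesgue measure $0$. By Fubini's theorem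
$$\int_U\big|\{t\in[0,T]:x'+v+te\in N\}\big|\,dv=\int_0^T\big|N\cap(x'+te+U)\big|\,dt=0 .$$
So we may fix $v\in U$ such that $x'+v+te\notin N$ for almost every $t\in[0,T]$. The function $t\mapsto F(x'+v+te)$ is Lipschitz, hence the integral of its derivative. That integral over $[0,T]$ is $F(x+v)-F(x'+v)>(1-\eta)LT$, and at almost every $t$ the derivative is the differential of $F|_E$ at $x'+v+te$ applied to $e$. Hence for some $t$ the point $c=x'+v+te$ is as desired.

**Step 2: the rise is stable under shifts inside $E$.** The aim is to allow for the unknown head part. By differentiability choose $r>0$ such that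
$$|F(c+a)-F(c)-\varphi(a)|\le\eta Lr\qquad(a\in E,\ \|a\|\le(1+b)r).$$
If $a\in E$ and $\|a\|\le br$, then $a\pm re$ have norm at most $(1+b)r$, and subtracting gives
$$F(c+a+re)-F(c+a-re)\ge2r\varphi(e)-2\eta Lr\ge2rL(1-2\eta). \tag{5}$$

**Step 3: the quotient property gives a gain for $z_n$.** For large $n$, $\|z_n\|\ge(1-\eta)Cs$. Choose $h_n\in Y$ with $\|h_n\|<br/C$ and $z_n(h_n)\ge(1-\eta)\|z_n\|br/C$. By (1) there is $u_n$ with $\|u_n\|\le br$ and $f(c+u_n)-f(c)=h_n$, so
$$z_n(f(c+u_n)-f(c))\ge(1-\eta)\|z_n\|\,br/C\ge(1-\eta)^2brs .$$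
Let $P$ be the basis projection onto $E$. The vectors $Pu_n$ have norm at most $br$ in the finite-dimensional space $E$, so after passing to a subsequence $Pu_n\to a\in E$ with $\|a\|\le br$. Put $w_n=u_n-Pu_n$. It is supported on the coordinates $i>k$, and $\|w_n\|\le br$.

Now we replace $c+u_n$ by $c+a+w_n$ and $c$ by $c+a-re$. The sequence $(z_n)$ is bounded by the uniform boundedness principle, and $\|f(c+u_n)-f(c+a+w_n)\|\le\Lambda\|Pu_n-a\|\to0$. Moreover $z_n(f(c)-f(c+a-re))\to0$, because $f(c)-f(c+a-re)$ is a fixed vector and $(z_n)$ is weak*-null. Hence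
$$z_n\big(f(c+a+w_n)-f(c+a-re)\big)\ge(1-\eta)^2brs-o(1). \tag{6}$$
The lower endpoint could be moved freely: along any fixed increment of $f$ the functionals $z_n$ see nothing in the limit.

**Step 4: adding the two rises.** The aim is to compare $c+a-re$ with $c+a+w_n$. Since $e\in E$ is a unit vector and $w_n$ lies in the tail, $\|re\pm w_n\|=(r^p+\|w_n\|^p)^{1/p}\le rN_b$. By $\operatorname{Lip}(F)=L$ and (5),
$$F(c+a+w_n)\ge F(c+a+re)-L\|re-w_n\|\ge F(c+a-re)+2rL(1-2\eta)-LrN_b .$$
The points $c+a+w_n$ and $c+a-re$ are at distance $\|re+w_n\|\le rN_b$. With (6),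
$$|y^*+z_n|\,rN_b\ \ge\ (y^*+z_n)\big(f(c+a+w_n)-f(c+a-re)\big)\ \ge\ rL(2-4\eta-N_b)+(1-\eta)^2brs-o(1).$$
Here $r$ depends on $\eta$ but not on $n$. Divide by $rN_b$, let $n\to\infty$ along the subsequence, and then let $\eta\to0$. $\square$

## 6. Choosing $b$: a lower $q$-estimate on $Y^*$

For small $b$, (4) reads roughly $L+bs-\frac2p b^pL$. The best $b$ has $b^{p-1}$ of order $s/L$, and the gain is then of order $s(s/L)^{1/(p-1)}=s^qL^{1-q}$. That is exactly a gain of order $s^q$ for the $q$-th power.

**Lemma 4.** There is $c\in(0,1]$, depending only on $p,\Lambda,C$, such that for all $y^*\in Y^*$ and all weak*-null $(z_n)\subset Y^*$ with $|z_n|\to t$,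
$$\liminf_n|y^*+z_n|^q\ge|y^*|^q+c\,t^q. \tag{7}$$

*Proof.* Let $L=|y^*|$, $M=\liminf|y^*+z_n|$ and $s=t/(\Lambda C)$, so $s\le t$. By (3), $\liminf\|z_n\|\ge t/\Lambda=Cs$, so Lemma 3 applies. If $L=0$, then $y^*=0$ and (7) holds because $c\le1$. If $t=0$, it is the weak*-lower semicontinuity of $|\cdot|$. Let $L,t>0$.

**Case A: $0<s\le L$.** Here we optimize $b$. Take $b^{p-1}=s/(4L)$, so $b\le1$, and put $\alpha=b^p/p\le1$. Then $N_b\le1+\alpha$, and
$$2\alpha L=\frac{2b}p\,b^{p-1}L=\frac{2b}p\cdot\frac s4\le\frac{bs}2 .$$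
The right side of (4) equals $(2L+bs)/N_b-L$, which decreases in $N_b$, so we may replace $N_b$ by $1+\alpha$:
$$M\ge\frac{L(1-\alpha)+bs}{1+\alpha}=L+\frac{bs-2\alpha L}{1+\alpha}\ge L+\frac{bs}4 .$$
Since $\frac1{p-1}=q-1$, we have $b=(s/4L)^{q-1}$, hence $\frac{bs}4=L\,(s/4L)^q$ and $M\ge L\big(1+4^{-q}(s/L)^q\big)$. As $(1+x)^q\ge1+x$ for $x\ge0$,
$$M^q\ge L^q+4^{-q}s^q .$$

**Case B: $s>L>0$.** Here the perturbation is large and crude bounds suffice. The hypothesis of Lemma 3 holds with $s$ replaced by the smaller number $L$, so the computation in Case A with $s=L$ gives $M^q\ge(1+\kappa)L^q$ with $\kappa=4^{-q}$. Also $M\ge L$ by lower semicontinuity, and $M\ge t-L$ by the triangle inequality. So $M\ge t/2\ge s/2$. Let $c'=\frac12 8^{-q}$. Then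
$$L^q+c's^q\le M^q\Big(\frac1{1+\kappa}+2^qc'\Big)\le M^q,$$
because $2^qc'=\kappa/2\le\kappa/(1+\kappa)$.

Since $c'\le4^{-q}$, in both cases $M^q\ge L^q+c's^q=L^q+c'(\Lambda C)^{-q}t^q$. So $c=c'(\Lambda C)^{-q}$ works, and $c\le1$ because $\Lambda C\ge1$. $\square$

## 7. An asymptotic upper $p$-estimate on $Y$, and the range $p>2$

For $y\in Y$ put $|y|=\sup\{y^*(y):|y^*|\le1\}$. By (3), $\|y\|/\Lambda\le|y|\le C\|y\|$, so this is an equivalent norm on $Y$, and $y^*(y)\le|y^*|\,|y|$. The set $\{|y^*|\le1\}$ is bounded and weak*-closed, hence weak*-compact, so the supremum is attained. The next lemma is the dual form of (7).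

**Lemma 5.** With $K=c^{-(p-1)}\ge1$: for all $y\in Y$ and all weakly null $(w_n)\subset Y$,
$$\limsup|y+w_n|^p\le|y|^p+K\limsup|w_n|^p. \tag{8}$$

*Proof.* Pick $y_n^*$ with $|y_n^*|\le1$ and $y_n^*(y+w_n)=|y+w_n|$. As $Y$ is separable, bounded sequences in $Y^*$ have weak*-convergent subsequences. So we can pass to a subsequence such that $|y+w_n|$ converges to the original $\limsup$, $y_n^*\to y^*$ weak*, $|w_n|\to\omega$ (at most the original $\limsup|w_n|$), and, with $z_n=y_n^*-y^*$, $|z_n|\to t$. By (7), $|y^*|^q+ct^q\le\liminf|y_n^*|^q\le1$. Now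
$$|y+w_n|=y^*(y)+z_n(y)+y^*(w_n)+z_n(w_n),$$
where $z_n(y)\to0$ and $y^*(w_n)\to0$. By Hölder's inequality, writing $t\omega=(c^{1/q}t)(c^{-1/q}\omega)$,
$$\lim|y+w_n|\le|y^*||y|+t\omega\le(|y^*|^q+ct^q)^{1/q}\,(|y|^p+c^{-p/q}\omega^p)^{1/p}\le(|y|^p+K\omega^p)^{1/p},$$
since $p/q=p-1$. $\square$

**Example.** By (2), the usual norm of $\ell_p$ satisfies (8) with $K=1$.

**The test space $\ell_2$.** Let $p>2$ and suppose $\ell_2$ had an equivalent norm $|\cdot|$ satisfying (8). Let $|e_n|\le B$ for all $n$. As $(e_n)$ is weakly null, (8) lets us choose $n_1<n_2<\cdots$ with $|e_{n_1}+\dots+e_{n_{j+1}}|^p\le|e_{n_1}+\dots+e_{n_j}|^p+KB^p+1$. So $|e_{n_1}+\dots+e_{n_N}|^p\le N(KB^p+1)$, whereas the left side is at least a positive multiple of $N^{p/2}$. This is a contradiction, and $\ell_2$ is not a Lipschitz quotient of $\ell_p$ for $p>2$.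

For $1<p<2$ the same test fails. If $w_n\to0$ weakly in $\ell_2$, then $\|y+w_n\|^2=\|y\|^2+\|w_n\|^2+o(1)$, and $(\alpha^2+\beta^2)^{p/2}\le\alpha^p+\beta^p$ for $\alpha,\beta\ge0$, so the usual norm of $\ell_2$ satisfies (8) with $K=1$. Since $\ell_2$ is a linear quotient of $L_p$ but not of $\ell_p$, the following proposition is false for $1<p<2$. That range needs something else, in Section 8.

**Proposition 6.** Let $2\le p<\infty$, let $Q:L_p\to Y$ be a bounded linear surjection onto a Banach space $Y\ne\{0\}$, and let $|\cdot|$ be an equivalent norm on $Y$ satisfying (8) for some $K\ge1$. Then $Y$ is isomorphic to a linear quotient of $\ell_p$.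

*Proof.* Let $\mathbb E_k$ be the conditional expectation onto the space $D_k$ of functions constant on the dyadic intervals of length $2^{-k}$. Then $\|\mathbb E_k\|\le1$, $D_k$ is isometric to $\ell_p^{2^k}$, and $\mathbb E_k\to I$ strongly on $L_p$ and on $L_q$. Let $\|Q\|$ be the norm of $Q:L_p\to(Y,|\cdot|)$ and put $M=K\|Q\|^p>0$. The plan is to cut $L_p$ into blocks $H_n$ of differences $\mathbb E_{k_n}-\mathbb E_{k_{n-1}}$ so sparse that (8) makes $Q$ bounded on their $\ell_p$-sum. Since $p\ge2$, this $\ell_p$-sum still reaches every element of $Y$.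

**Step 1: a uniform form of (8).** The aim is to replace one vector $y$ and one sequence by a finite-dimensional space and a tail space. We claim that for each finite-dimensional $G\subset Y$ and each $\eta>0$ there is $m$ with
$$|g+Qx|^p\le(1+\eta)(|g|^p+M\|x\|^p)\qquad(g\in G,\ x\in(I-\mathbb E_m)L_p). \tag{9}$$
If (9) holds for $m$, it holds for every $m'>m$, because $(I-\mathbb E_{m'})L_p\subset(I-\mathbb E_m)L_p$.

Suppose the claim fails. By homogeneity, for every $m$ there are $g_m\in G$ and $x_m\in(I-\mathbb E_m)L_p$ with $|g_m|^p+M\|x_m\|^p=1$ and $|g_m+Qx_m|^p>1+\eta$. Pass to a subsequence with $g_m\to g$ and $\|x_m\|\to\xi$. Then $|g|^p+M\xi^p=1$. For $\phi\in L_q$, since $\mathbb E_mx_m=0$ we have $\langle x_m,\phi\rangle=\langle x_m,\phi-\mathbb E_m\phi\rangle\to0$. So $(x_m)$, and with it $(Qx_m)$, is weakly null, and (8) gives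
$$\limsup|g_m+Qx_m|^p=\limsup|g+Qx_m|^p\le|g|^p+K\|Q\|^p\xi^p=1,$$
a contradiction.

**Step 2: blocking.** The aim is a bounded operator from an $\ell_p$-sum of blocks into $Y$. Take $\eta_n>0$ with $\prod(1+\eta_n)\le2$, put $k_1=1$, and choose inductively $k_{n+1}>k_n$ such that (9) holds for $G=Q(D_{k_n})$, $\eta=\eta_n$ and $m=k_{n+1}$. Put $\mathbb E_{k_0}:=0$ and $H_n=(\mathbb E_{k_n}-\mathbb E_{k_{n-1}})L_p\subset D_{k_n}$. Let $x_i\in H_i$. If $g$ is a finite sum of vectors $Qx_i$ with $i\le n$, then $g\in Q(D_{k_n})$, while $x_{n+2}\in(I-\mathbb E_{k_{n+1}})L_p$. So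
$$|g+Qx_{n+2}|^p\le(1+\eta_n)(|g|^p+M\|x_{n+2}\|^p).$$
The block $n+1$ is skipped to make room between $D_{k_n}$ and the tail, and that is why we separate odd and even indices. Let $I$ be a finite set of indices of one parity, and put $x_i=0$ for the missing indices of that parity. For the first index, $|Qx_i|^p\le\|Q\|^p\|x_i\|^p\le M\|x_i\|^p$ as $K\ge1$. Induction then gives the factor $\prod(1+\eta_n)\le2$ at most:
$$\Big|\sum_{i\in I}Qx_i\Big|^p\le2M\sum_{i\in I}\|x_i\|^p. \tag{10}$$
Hence, for $(x_n)\in(\sum H_n)_{\ell_p}$, the series $\sum Qx_n$ over odd $n$ and over even $n$ are Cauchy, and $S((x_n))=\sum_nQx_n$ defines a bounded operator $S:(\sum H_n)_{\ell_p}\to Y$.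

**Step 3: $S$ is onto.** The aim is to show that the differences of any $x\in L_p$ lie in the $\ell_p$-sum. This uses $p\ge2$. Consider
$$Tx=\big((\mathbb E_{k_n}-\mathbb E_{k_{n-1}})x\big)_n,$$
first on complex-valued functions. By orthogonality of the differences it has norm at most $1$ from $L_2$ to $L_2(\mathbb N\times[0,1])$. It has norm at most $2$ from $L_\infty$ to $L_\infty(\mathbb N\times[0,1])$, because conditional expectations are contractive on complex $L_\infty$. By the Riesz–Thorin theorem it is bounded from complex $L_p$ to $L_p(\mathbb N\times[0,1])=\ell_p(L_p)$, as $2\le p<\infty$. It maps real functions to sequences of real functions, so the same bound holds on real $L_p$. Now let $y\in Y$, $y=Qx$, and $x_n=(\mathbb E_{k_n}-\mathbb E_{k_{n-1}})x\in H_n$. Then $(x_n)\in(\sum H_n)_{\ell_p}$, and by telescoping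
$$S((x_n))=\lim_NQ(\mathbb E_{k_N}x)=Qx=y .$$

**Step 4: from $(\sum H_n)_{\ell_p}$ to $\ell_p$.** The aim is to cover the blocks by $\ell_p$ itself. For $x\in D_{k_n}$ we have $(I-\mathbb E_{k_{n-1}})x=(\mathbb E_{k_n}-\mathbb E_{k_{n-1}})x\in H_n$. So $I-\mathbb E_{k_{n-1}}$ maps $D_{k_n}$ to $H_n$ with norm at most $2$, and it is the identity on $H_n\subset D_{k_n}$. Acting coordinatewise, these maps give a bounded operator from $(\sum D_{k_n})_{\ell_p}$ onto $(\sum H_n)_{\ell_p}$. The former space is isometric to $(\sum\ell_p^{2^{k_n}})_{\ell_p}=\ell_p$. Composing with $S$ gives a bounded linear operator from $\ell_p$ onto $Y$. $\square$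

**Proof of Theorem 1 for $p>2$.** By Section 2, $Y$ is isomorphic to a linear quotient of $L_p$. By Lemma 5, $Y$ has an equivalent norm satisfying (8). Apply Proposition 6. $\square$

## 8. Three-leg paths in $\ell_s$ and the range $1<p<2$

For $p<2$ we use a theorem of Johnson and Odell (*Subspaces of $L_p$ which embed into $\ell_p$*, Compositio Math. 28 (1974)).

**Theorem (JO).** For $2<q<\infty$, a closed subspace of $L_q$ embeds isomorphically into $\ell_q$ if and only if it has no subspace isomorphic to $\ell_2$.

By duality this will reduce the theorem to the test case: $\ell_2$ is not a Lipschitz quotient of $\ell_p$. (The range $p<2$ was settled by Lima and Randrianarivony, Israel J. Math. 192 (2012), even for uniform quotients; what follows is a complete argument for Lipschitz quotients in the same spirit.)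

The mechanism is metric. Let $\|y\|=3$ in $\ell_s$. On the way from $0$ through $y/3$ to $y$ we may pass through any of the points $\frac23y+\tau e_n$. These are $\tau$-separated, and the detour lengthens the last two legs by a factor of at most $1+\tau^s$. Lift such paths to $\ell_p$ by a quotient map. The lifts of the intermediate points are also separated, by a multiple of $\tau$, and all lie in one ball around the fixed lift $x_1$ of $y/3$. In $\ell_p$ such spreading prevents some of these points from being at nearly the full distance from the origin, with a saving of order $\tau^p$. If $s>p$, the saving $\tau^p$ outweighs the extra cost $\tau^s$, so the lifted endpoint comes closer to the origin than it can.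

Two legs $0\to\frac12y+\tau e_n\to y$ would not do. There the middle points $x_n$ satisfy $\|x_n\|\le R$ and the endpoints lie within $R$ of them, and nothing so far excludes $\|x_n\|=R$ with endpoints $2x_n$, of norm $2R$. The spreading helps only when it takes place around a second fixed point.

**Lemma 7.** Let $1<p<\infty$, $\kappa=\min(1,2^{p-1}-1)>0$ and $R>0$. Let $\|a\|\le R$, $\|b_n\|\le R$ in $\ell_p$, $b_n\to b$ weakly and $\|b_n-b\|\to v$. Then
$$\lim\|a-b_n\|^p\le(2R)^p-\kappa v^p. \tag{11}$$

*Proof.* By (2) applied to $b_n=b+(b_n-b)$, $\|b\|^p+v^p=\lim\|b_n\|^p\le R^p$. So $\|b\|\le\alpha R$ with $\alpha=(1-(v/R)^p)^{1/p}$, and $\alpha\le1-\frac1p(v/R)^p$. By (2) again, and since $v^p=R^p(1-\alpha^p)$,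
$$\lim\|a-b_n\|^p=\|a-b\|^p+v^p\le R^p\,h(\alpha),\qquad h(\alpha)=(1+\alpha)^p+1-\alpha^p .$$
On $[0,1]$, $h'(\alpha)=p[(1+\alpha)^{p-1}-\alpha^{p-1}]$. The bracket is monotone in $\alpha$ (its derivative $(p-1)[(1+\alpha)^{p-2}-\alpha^{p-2}]$ has constant sign on $(0,1)$), with end values $1$ and $2^{p-1}-1$, so $h'\ge p\kappa$. Hence $h(\alpha)\le h(1)-p\kappa(1-\alpha)\le2^p-\kappa(v/R)^p$. $\square$

**Proposition 8.** If $1<p<s<\infty$, then $\ell_s$ is not a Lipschitz quotient of $\ell_p$.

*Proof.* Suppose $g:\ell_p\to\ell_s$ is a Lipschitz quotient map with Lipschitz constant $\Lambda$, and let $C$ be its constant in (1).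

**Step 1: a nearly worst pair.** The aim is to find a point and a fiber whose distance is nearly as large as it can be, so that any shortcut is a contradiction. Let
$$\theta=\sup\Big\{\frac{\operatorname{dist}(x,g^{-1}(y))}{\|y-g(x)\|}:y\ne g(x)\Big\}.$$
By (1), $\theta\le C$. Since $\|y-g(x)\|=\|g(x')-g(x)\|\le\Lambda\|x'-x\|$ for $x'\in g^{-1}(y)$, $\theta\ge\frac1\Lambda$. Fix $\tau,\eta\in(0,1)$. Choose $x_0$ and $y\ne g(x_0)$ with $\operatorname{dist}(x_0,g^{-1}(y))>(1-\eta)\theta\|y-g(x_0)\|$. Translations in both spaces, and replacing $g$ by $g(\lambda\,\cdot)/\lambda$ with $\lambda>0$, change neither $\Lambda$ nor $\theta$. So we may assume $x_0=0$, $g(0)=0$ and $\|y\|=3$. Then every point of $g^{-1}(y)$ has norm greater than $3(1-\eta)\theta$.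

**Step 2: lifting the three-leg paths.** The aim is to reach $g^{-1}(y)$ from $0$ in three legs of length at most $R=(1+\eta)\theta\rho$, where $\rho=1+\tau^s$. Since $\|y/3\|=1$, there is $x_1\in g^{-1}(y/3)$ with $\|x_1\|\le(1+\eta)\theta\le R$. Let $v_n=\frac23y+\tau e_n$, with $e_n$ in $\ell_s$. Then
$$\|v_n-\tfrac y3\|=\|\tfrac y3+\tau e_n\|,\qquad\|y-v_n\|=\|\tfrac y3-\tau e_n\|$$
both tend to $(1+\tau^s)^{1/s}$ by (2), and $0<(1+\tau^s)^{1/s}<\rho$. So for large $n$ there are, by the definition of $\theta$, points $x_{2,n}\in g^{-1}(v_n)$ and $x_{3,n}\in g^{-1}(y)$ with $\|x_{2,n}-x_1\|\le R$ and $\|x_{3,n}-x_{2,n}\|\le R$.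

**Step 3: the second points are spread, so one of them is close to $0$.** Put $a=-x_1$ and $b_n=x_{2,n}-x_1$, vectors of norm at most $R$ with $a-b_n=-x_{2,n}$. For $n\ne m$, $\|b_n-b_m\|\ge\|v_n-v_m\|/\Lambda\ge\tau/\Lambda$. Pass to a subsequence with $b_n\to b$ weakly and $\|b_n-b\|\to v$. From $\tau/\Lambda\le\|b_n-b\|+\|b_m-b\|$ we get $v\ge\tau/(2\Lambda)$. By (11) there is $n$ with $\|x_{2,n}\|^p\le(2R)^p-\kappa(\tau/2\Lambda)^p+\eta$.

**Step 4: the contradiction.** For this $n$,
$$3(1-\eta)\theta<\|x_{3,n}\|\le R+\big((2R)^p-\kappa(\tau/2\Lambda)^p+\eta\big)^{1/p}.$$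
The normalized $g$ and $y$ depend on $\eta$, but $\Lambda$, $\theta$ and $\tau$ do not. So we may let $\eta\to0$, and then $R\to\theta\rho$. We use $(A^p-B)^{1/p}\le A-\frac B{pA^{p-1}}$ for $0\le B\le A^p$, with $A=2\theta\rho$ and $B=\kappa(\tau/2\Lambda)^p$. Here $B\le A^p$, because $\kappa\le1$ and $2\theta\rho\ge2/\Lambda\ge\tau/(2\Lambda)$. This gives
$$3\theta\le3\theta(1+\tau^s)-\frac{\kappa(\tau/2\Lambda)^p}{p(2\theta\rho)^{p-1}},\qquad\text{i.e.}\qquad\kappa(2\Lambda)^{-p}\le3p\,\theta(2\theta\rho)^{p-1}\tau^{s-p}. \tag{12}$$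
Since $\rho\le2$ and $s>p$, the right side tends to $0$ as $\tau\to0$, while the left side is a positive constant. $\square$

In (12) one sees why this argument says nothing about $\ell_2$ when $p>2$: with $s=2<p$ the factor $\tau^{s-p}$ tends to infinity. Sections 5 to 7 are needed there.

**Proof of Theorem 1 for $1<p<2$.** By Section 2, $Y$ is isomorphic to a linear quotient of $L_p$. Hence $Y$ is reflexive and $Y^*$ is isomorphic to a closed subspace of $L_q$, where $q>2$.

**Step 1: $Y^*$ has no subspace isomorphic to $\ell_2$.** This is the hypothesis of (JO). Suppose $M\subset Y^*$ is isomorphic to $\ell_2$. The subspace $M$ is norm-closed, hence weakly closed, hence weak*-closed because $Y$ is reflexive. So with $M_\perp=\{y\in Y:y^*(y)=0\text{ for all }y^*\in M\}$ we have $M=(M_\perp)^\perp=(Y/M_\perp)^*$. As $Y/M_\perp$ is reflexive, it is isomorphic to $M^*$, that is, to $\ell_2$. The composition of $f$, the quotient map $Y\to Y/M_\perp$ and an isomorphism onto $\ell_2$ is a Lipschitz quotient map $\ell_p\to\ell_2$. This contradicts Proposition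 8 with $s=2$.

**Step 2: dualizing the embedding.** The aim is to turn an embedding of $Y^*$ into a surjection onto $Y$. By Step 1 and (JO) there is an isomorphic embedding $J:Y^*\to\ell_q$. Its adjoint $J^*:\ell_p\to Y^{**}=Y$ is onto. So $Y$ is isomorphic to a linear quotient of $\ell_p$. $\square$
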